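\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{Knots of arbitrarily large alternating genus}


\begin{abstract}
The alternating genus of a non-split link in $S^3$ is the least genus of a Heegaard surface carrying a cellularly embedded alternating diagram of the link. We show that it is unbounded, already on knots: a connected sum of $m$ non-alternating knots has alternating genus at least $m$. The proof bounds the alternating genus below by an additive invariant $\delta$, defined by minimizing separately the numbers of negative and of positive eigenvalues of the Gordon--Litherland form over all spanning surfaces. The bound is attained when all summands have alternating genus one; in particular the $n$-fold sum of $T(3,4)$ has alternating genus exactly $n$. A comparison of $\delta$ with the invariant $\upsilon$ and the signature gives concordance classes, and infinitely many hyperbolic knots, with alternating genus at least any given number.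
\end{abstract}

\section{The question and the results}\label{sec:intro}

\subsection*{Alternating genus}
Let $\Sigma\subset S^3$ be a Heegaard surface, that is, a closed orientable surface such that $S^3\setminus\Sigma$ is two handlebodies. A link $L$ in a product neighborhood $\Sigma\times[-1,1]$ whose projection to $\Sigma$ is an immersion with only finitely many singularities, all transverse double points, has a diagram $D$ on $\Sigma$: at each double point one records which strand is over, that is, has the larger $[-1,1]$-coordinate. We write $D$ also for the projection. The diagram is \emph{alternating} if over- and under-passages alternate along each component of $L$, and \emph{cellularly embedded} (or \emph{cellular}) if $\Sigma\setminus D$ is a disjoint union of open disks, the \emph{faces}. The \emph{alternating genus} $g_{\rm alt}(L)$ of a non-split link $L$ is the least genus of a Heegaard surface on which $L$ has a cellular alternating diagram. Thus $g_{\rm alt}(L)=0$ exactly when $L$ is alternating. A non-split link with a cellular alternating diagram on a Heegaard torus is called \emph{toroidally alternating}, so $g_{\rm alt}(L)\le 1$ exactly when $L$ is alternating or toroidally alternating.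

Cellularity keeps the notion from being too generous: every torus knot lies on a Heegaard torus without any crossings, and such a diagram is vacuously alternating, but its complement in the torus is an annulus.

It is easy to bound $g_{\rm alt}$ from above. For a connected diagram $D$ on $S^2$ with $c(D)$ crossings, let $s_A(D)$ and $s_B(D)$ be the numbers of circles in its all-$A$ and all-$B$ Kauffman states, and put
\[
g_T(D)=\tfrac12\bigl(2+c(D)-s_A(D)-s_B(D)\bigr).
\]
The \emph{Turaev genus} $g_T(L)$ is the minimum of $g_T(D)$ over connected diagrams $D$ of $L$, and the \emph{dealternating number} $\mathrm{dalt}(L)$ is the least number of crossing changes that make such a diagram alternating. It is known that, for non-split $L$,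
\begin{equation}\label{eq:chain}
g_{\rm alt}(L)\le g_T(L)\le \mathrm{dalt}(L).
\end{equation}
Lower bounds are another matter. It is known that every prime satellite knot has alternating genus at least two, but this does not produce growth. The question treated here is whether links with arbitrarily large alternating genus exist. They do.

\begin{theorem}\label{thm:unbounded}
If $K_1,\dots,K_m$ are non-alternating knots, then $g_{\rm alt}(K_1\#\cdots\#K_m)\ge m$. Consequently, for every $n\in\mathbb N$ there is a knot, in particular a non-split link, $L$ with $g_{\rm alt}(L)>n$.
\end{theorem}

\begin{theorem}\label{thm:exact}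
If each knot $K_1,\dots,K_m$ satisfies $g_{\rm alt}(K_i)\le1$, then $g_{\rm alt}(K_1\#\cdots\#K_m)$ is the number of non-alternating $K_i$. In particular
\[
g_{\rm alt}(\#^nT(3,4))=g_T(\#^nT(3,4))=n
\]
for every $n\ge0$, so every $n\ge 0$ is the alternating genus of some knot.
\end{theorem}

Connected sums are formed with respect to orientations of the summands. All statements about them hold for every choice of orientations.

\subsection*{The idea}
Connected sums are the natural candidates: a sum of many knots that are ``one step away'' from alternating ought to be many steps away. The obstacle is that a decomposing sphere may meet a Heegaard surface $\Sigma$ in a complicated way, and there is no evident way to cut an alternating diagram on $\Sigma$ into alternating diagrams of the summands. We therefore pass from diagrams to surfaces bounded by the knot, where cutting along spheres is easy.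

A \emph{spanning surface} of a knot $K$ is a compact connected embedded surface $F\subset S^3$, orientable or not, with $\partial F=K$. It carries a nondegenerate symmetric form $G_F$ on $H_1(F;\mathbb Z)$, the Gordon--Litherland form (recalled in Section~\ref{sec:GL}). Let $p(F)$ and $n(F)$ be the numbers of positive and negative eigenvalues of $G_F$, and set
\[
n(K)=\min_F n(F),\qquad p(K)=\min_F p(F),\qquad \delta(K)=n(K)+p(K),
\]
the minima being over all spanning surfaces of $K$. The two minima may be attained by different surfaces, and this is essential: a single surface has $n(F)+p(F)=b_1(F)$, whereas the two checkerboard surfaces of an alternating diagram on $S^2$ have definite forms of opposite signs and give $\delta(K)=0$. On a surface of genus $g$ the failure of definiteness is measured exactly by $g$. In the next theorem $\Sigma$ need not be a Heegaard surface; diagrams on it, and the words ``alternating'' and ``cellular'', are defined as above.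

\begin{theorem}\label{thm:genus}
If a knot $K$ has a cellular alternating diagram on a closed orientable surface $\Sigma\subset S^3$ of genus $g$, then its checkerboard surfaces, suitably named $B$ and $W$, satisfy $n(B)+p(W)=g$. Hence $g_{\rm alt}(K)\ge\delta(K)$.
\end{theorem}

\begin{theorem}\label{thm:additive}
For all knots $K_1,K_2$,
\[
n(K_1\#K_2)=n(K_1)+n(K_2),\qquad p(K_1\#K_2)=p(K_1)+p(K_2).
\]
Hence $\delta$ is additive under connected sum.
\end{theorem}

Greene's characterization of alternating links by definite surfaces \cite{Gr} says, for knots, that $\delta(K)=0$ only if $K$ is alternating. So a non-alternating knot has $\delta\ge1$, and Theorem~\ref{thm:unbounded} follows. Finally, $\delta$ can be bounded below by concordance invariants. Let $\sigma$ be the signature, normalized to be $-2$ on the right-handed trefoil, and let $\upsilon(K)=\Upsilon_K(1)$ be the value at $1$ of the invariant $\Upsilon$ of Ozsv\'ath, Stipsicz and Szab\'o \cite{OSS1}.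

\begin{theorem}\label{thm:upsilon}
For every knot, $g_{\rm alt}(K)\ge\delta(K)\ge|\upsilon(K)-\frac12\sigma(K)|$. Hence for every $n$ there is a smooth concordance class all of whose members have $g_{\rm alt}\ge n$, and there are infinitely many hyperbolic (hence prime) knots with $g_{\rm alt}\ge n$.
\end{theorem}

All surfaces and isotopies are smooth, with corners rounded.

\section{The form of a spanning surface}\label{sec:GL}

Let $F$ be a spanning surface of a knot $K$. For a closed curve $b$ on $F$, let $\tau b$ be its double push-off: the preimage of $b$ in the unit normal bundle of $F$, a double cover of $F$, oriented so that it covers $b$ with degree $2$. Less formally, $b$ is pushed off $F$ to both sides at once, so no choice of side is needed. The \emph{Gordon--Litherland form} is the symmetric bilinear form on the free abelian group $H_1(F;\mathbb Z)$ given by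
\[
G_F(a,b)=\mathrm{lk}(a,\tau b).
\]
Let $K^F$ be the parallel of $K$ given by the framing that $F$ induces, for instance by pushing $K$ slightly into $F$, and put $f(F)=\mathrm{lk}(K,K^F)$. By Gordon and Litherland \cite{GL},
\begin{equation}\label{eq:GL}
\sigma(K)=\operatorname{sign}(G_F)-\tfrac12 f(F)
\end{equation}
(their $e(F)$ is $-f(F)$), and $G_F$ presents $H_1$ of the double branched cover of $K$. The last statement gives $|\det G_F|=\det K$, which is odd for a knot. So $G_F$ is nondegenerate. This is where we use that $K$ is a knot: for links the form may be degenerate.

\begin{lemma}\label{lem:count}
For every spanning surface $F$ of a knot $K$,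
\[
n(F)=\tfrac12 b_1(F)-\tfrac12\sigma(K)-\tfrac14f(F),\qquad
p(F)=\tfrac12 b_1(F)+\tfrac12\sigma(K)+\tfrac14f(F).
\]
\end{lemma}

\begin{proof}
By nondegeneracy $b_1(F)=p(F)+n(F)$, while $p(F)-n(F)=\operatorname{sign}(G_F)=\sigma(K)+\frac12f(F)$ by \eqref{eq:GL}. Solve for $n(F)$ and $p(F)$.
\end{proof}

The lemma says that, for a fixed knot, $n(F)$ and $p(F)$ depend only on $b_1(F)$ and the boundary framing $f(F)$, not on the form itself. The proofs of Theorems~\ref{thm:genus}, \ref{thm:additive} and~\ref{thm:upsilon} consist in following these two numbers.

\begin{example}[The smallest case]\label{ex:trefoil}
The standard three-crossing diagram of the right-handed trefoil has two checkerboard surfaces. One, $B$, is a M\"obius band with three half-twists: $b_1(B)=1$, $G_B=(3)$, $f(B)=6$. The other, $W$, consists of two disks joined by three half-twisted bands and is the usual Seifert surface: $b_1(W)=2$, $f(W)=0$, and, in a suitable basis,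
\[
G_W=\begin{pmatrix}-2&-1\\-1&-2\end{pmatrix}.
\]
Both surfaces give $\sigma=-2$ in \eqref{eq:GL}, namely $1-3$ and $-2-0$. With $c=3$ crossings we have $b_1(B)+b_1(W)=3=c$ and $f(B)-f(W)=6=2c$, so Lemma~\ref{lem:count} gives
\[
n(B)+p(W)=\tfrac12c-\tfrac14\cdot2c=0,
\]
without looking at either form. Now imagine the same count for $c$ crossings on a surface of genus $g$. The framing count is local at the crossings and cannot change, but by Euler's formula there are $2g$ fewer faces, so $b_1(B)+b_1(W)$ grows by $2g$ and $n(B)+p(W)$ grows by $g$. This is Theorem~\ref{thm:genus}; what remains is to see that the colors can be chosen consistently and that every crossing contributes in the same way.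
\end{example}

\section{Alternating diagrams on a surface of genus $g$}\label{sec:genus}

\begin{proof}[Proof of Theorem~\ref{thm:genus}]
Let $D$ be a cellular alternating diagram of $K$ on $\Sigma$ with $c$ crossings and $\phi$ faces. Since all faces are disks, $\chi(\Sigma)=\chi(D)+\phi$.

If $c=0$, then $D$ is a simple closed curve, so $2-2g=\phi$ and $\phi\in\{1,2\}$. Hence $\phi=2$, $g=0$, and $K$ bounds a disk on each side. Name these disks $B$ and $W$; then $n(B)+p(W)=0=g$.

Let $c\ge1$. Since $K$ is connected, $D$ is a connected $4$-valent graph with $c$ vertices and $2c$ edges, so
\begin{equation}\label{eq:faces}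
\phi=c+2-2g.
\end{equation}

\medskip\noindent\emph{The coloring.} Orient $\Sigma$ so that its orientation followed by the upward direction of $\Sigma\times[-1,1]$ is the orientation of $S^3$. Each end of an edge of $D$ belongs to the over- or to the understrand at a crossing; call it an over-end or an under-end. Because $D$ is alternating, each edge has one over-end and one under-end. Around a crossing, over- and under-ends alternate.

A face is an open disk, so its boundary is one closed polygon of edges, which we traverse in the boundary direction, with the face on the left. At a corner, the end by which we arrive and the end by which we depart are adjacent at the crossing, so one is over and the other under. If we arrive at an under-end, we therefore depart from an over-end, and the next side is again traversed from its over-end to its under-end. Hence either all sides of a face are traversed from over-end to under-end, and we call the face \emph{black}, or all are traversed from under-end to over-end, and we call it \emph{white}. The two sides of an edge are traversed in opposite directions, so they lie in faces of different colors. In particular no face lies on both sides of an edge, and opposite corners at a crossing have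 the same color.

\medskip\noindent\emph{The surfaces.} Place $K$ on $\Sigma$ outside small balls around the crossings. Let $B$ be the union of the black faces, truncated at their corners and joined by one half-twisted band in each crossing ball, and let $W$ be obtained from the white faces in the same way. (The bands are described explicitly below.) Then $\partial B=\partial W=K$. Every component of $B$ or $W$ contains a face, hence has part of an edge in its boundary; since $K$ is connected, $B$ and $W$ are connected. So both are spanning surfaces. By \eqref{eq:faces},
\[
\chi(B)+\chi(W)=\phi-2c=2-2g-c,
\]
and since $b_1=1-\chi$ for each of them,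
\begin{equation}\label{eq:betti}
b_1(B)+b_1(W)=c+2g.
\end{equation}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.0]
\fill[gray!40] (0,0) rectangle (1.5,1.5);
\fill[gray!40] (-1.5,-1.5) rectangle (0,0);
\draw[very thick] (0,-1.5)--(0,-0.15);
\draw[very thick] (0,0.15)--(0,1.5);
\draw[very thick] (-1.5,0)--(1.5,0);
\draw[->] (0.25,1.35)--(0.25,0.25)--(1.35,0.25);
\draw[->] (-0.25,-1.35)--(-0.25,-0.25)--(-1.35,-0.25);
\node[right] at (1.5,0) {$x$};
\node[above] at (0,1.5) {$y$};
\begin{scope}[xshift=5.5cm]
\draw[->,gray] (-1.7,0)--(1.7,0);
\draw[->,gray] (0,-1.5)--(0,1.3);
\node[right] at (1.7,0) {$y$};
\node[above] at (0,1.3) {$z$};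
\draw[thick,->] (-1.2,0) arc (180:358:1.2);
\draw[thick,dashed,->] (0.8,0) arc (0:-178:0.8);
\node at (1.3,-0.9) {$\nu_B$};
\node at (0.3,-0.45) {$\nu_W$};
\end{scope}
\end{tikzpicture}
\caption{Left: every crossing, seen from above with the overstrand along the $x$-axis. The boundary of a shaded (black) face, traversed with the face on the left, departs along the overstrand. Right: the inward conormals of $B$ (solid) and $W$ (dashed) in the normal plane of the overstrand as one travels in the $+x$ direction, which points toward the reader; $\nu_B$ turns by $+\pi$ and $\nu_W$ by $-\pi$.}
\label{fig:crossing}
\end{figure}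

\medskip\noindent\emph{The framings.} We claim that
\begin{equation}\label{eq:framing}
f(B)-f(W)=2c.
\end{equation}
Near a crossing choose oriented coordinates $(x,y,z)$ with $\Sigma=\{z=0\}$, up equal to $+z$, and the over- and understrand along the $x$- and $y$-axes (Figure~\ref{fig:crossing}). The boundary of the face in the quadrant $x,y>0$, with the face on its left, arrives along the positive $y$-axis and departs along the positive $x$-axis, thus from an over-end. So this face is black, and so is the one in the quadrant $x,y<0$; the other two are white. Every crossing looks like this, and this is what makes all contributions equal.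

In the crossing ball let the overstrand be $(s,0,h(s))$ and the understrand $(0,s,-h(s))$ for $|s|\le\varepsilon$, where $h$ is smooth, even, non-increasing in $|s|$, positive for $|s|<\varepsilon$, and vanishes to infinite order at $\pm\varepsilon$. The band of $B$ is the union of the segments from $(s,0,h(s))$ to $(0,s,-h(s))$, and that of $W$ is the union of the segments from $(s,0,h(s))$ to $(0,-s,-h(s))$. Let $\nu_B,\nu_W$ be the inward conormals of $B$ and $W$ along $K$; pushing $K$ along them gives $K^B$ and $K^W$. Outside the crossing balls both lie in $\Sigma$ and $\nu_W=-\nu_B$.

Travel along the overstrand in the direction $+x$. Its tangent vector $(1,0,h'(s))$ is transverse to the $(y,z)$-plane, so we can record normal directions in this plane, oriented by $(y,z)$, by projecting along the tangent vector. The segments of the two bands have directions $(-s,\pm s,-2h(s))$ at the overstrand; adding $s(1,0,h'(s))$ we see that $\nu_B$ has the direction of $(s,\,sh'(s)-2h(s))$ and $\nu_W$ that of $(-s,\,sh'(s)-2h(s))$. The second coordinate is negative for $|s|<\varepsilon$ and zero for $s=\pm\varepsilon$. So, as $s$ runs from $-\varepsilon$ to $\varepsilon$,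
\begin{itemize}
\item $\nu_B$ turns from $-y$ through $-z$ to $+y$, an angle of $+\pi$;
\item $\nu_W$ turns from $+y$ through $-z$ to $-y$, an angle of $-\pi$.
\end{itemize}
Hence $\nu_B$ gains $+2\pi$ relative to $\nu_W$. Reversing the direction of travel also reverses the orientation of the normal plane, so this count does not depend on the direction. The half-turn $(x,y,z)\mapsto(y,x,-z)$ about the line $x=y$, $z=0$ preserves the orientation of $S^3$, the colors and both bands, and exchanges the two strands; hence the passage along the understrand also contributes $+2\pi$.

One full positive turn of a framing relative to another raises the linking number of the parallel with $K$ by $1$. There are $2c$ passages, and the relative angle is constant between them. This proves \eqref{eq:framing}.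

\medskip\noindent\emph{Conclusion.} By Lemma~\ref{lem:count} the signature cancels, and \eqref{eq:betti} and \eqref{eq:framing} give
\[
n(B)+p(W)=\tfrac12\bigl(b_1(B)+b_1(W)\bigr)-\tfrac14\bigl(f(B)-f(W)\bigr)=\tfrac12(c+2g)-\tfrac12c=g.
\]
Therefore $\delta(K)\le n(B)+p(W)=g$. Taking for $\Sigma$ a Heegaard surface of genus $g_{\rm alt}(K)$ gives $\delta(K)\le g_{\rm alt}(K)$.
\end{proof}

That $\Sigma$ is a Heegaard surface played no role. Cellularity was used in two ways: a face with several boundary curves might get no consistent color, and the Euler characteristic count treats every face as a disk.

\section{Additivity}\label{sec:additive}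

\begin{proof}[Proof of Theorem~\ref{thm:additive}]
Lemma~\ref{lem:count} treats $n$ and $p$ symmetrically. We write the argument for $n$; for $p$ replace the first formula of the lemma by the second.

\medskip\noindent\emph{The inequality $\le$.} Let $F_1,F_2$ be spanning surfaces of $K_1,K_2$ with $n(F_i)=n(K_i)$. Put them on the two sides of a $2$-sphere and join them by a band that crosses the sphere in one arc, half-twisted if necessary so that the boundary is the prescribed oriented sum. The result is a spanning surface of $K_1\#K_2$ with form $G_{F_1}\oplus G_{F_2}$, so $n(K_1\#K_2)\le n(K_1)+n(K_2)$.

\medskip\noindent\emph{The inequality $\ge$.} Let $S$ be a decomposing sphere for $K=K_1\#K_2$. It meets $K$ transversely in two points and bounds balls $B_1,B_2$ on its two sides. We want to cut an optimal surface $F$ along $S$, and the difficulty is that $F\cap S$ may be complicated. Among the spanning surfaces $F$ of $K$ with $n(F)=n(K)$ that are transverse to $S$, choose one with the fewest circles in $F\cap S$. (Near $K\cap S$ transversality is automatic, since $K$ is transverse to $S$; elsewhere a small isotopy of the interior of $F$ achieves it.) The boundary of the $1$-manifold $F\cap S$ is $K\cap S$, two points, so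 $F\cap S$ is one arc $\alpha$ together with some circles.

\smallskip\noindent\emph{There are no circles.} Suppose there are. Each of them bounds a disk in $S$ missing $\alpha$. Choosing an innermost circle inside such a disk, we get a disk $E\subset S$ with $E\cap F=\partial E$ and $E\cap K=\emptyset$. By transversality the normal bundle of $\partial E$ in $F$ is the restriction of the normal bundle of $S$, hence trivial, so $\partial E$ has an annular neighborhood in $F$ even if $F$ is nonorientable. Replace this annulus by two parallel copies of $E$, one on each side of $S$. The resulting surface $F'$ is embedded, $\partial F'=K$, and $\chi(F')=\chi(F)+2$. Let $F'_0$ be its component containing $K$. Either $F'_0=F'$, or the rest is a single closed surface $C$, with $\chi(C)\le2$. In both cases $\chi(F'_0)\ge\chi(F)$, that is, $b_1(F'_0)\le b_1(F)$. Nothing changed near $K$, so $f(F'_0)=f(F)$. By Lemma~\ref{lem:count},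
\[
n(F'_0)\le n(F)=n(K),
\]
so equality holds. But $F'_0\cap S$ has fewer circles than $F\cap S$, contrary to the choice of $F$.

\smallskip\noindent\emph{Cutting.} So $F\cap S=\alpha$. Put $F_i=F\cap B_i$. Its boundary is $(K\cap B_i)\cup\alpha$, an arc of $K$ closed up by an arc in $S$, and this is a knot of type $K_i$. A component of $F_i$ missing $\alpha$ would be a whole component of the connected surface $F$, which is impossible because $F$ contains $\alpha$. So $F_i$ is connected and is a spanning surface of $K_i$. Since $F=F_1\cup_\alpha F_2$ and $\alpha$ is contractible, $H_1(F)=H_1(F_1)\oplus H_1(F_2)$. Cycles in $F_1$ and $F_2$ can be pushed off $\alpha$, so that they and their double push-offs lie in the interiors of $B_1$ and $B_2$, which are disjoint; so the linking numbers between them vanish. Hence $G_F=G_{F_1}\oplus G_{F_2}$ and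
\[
n(K)=n(F)=n(F_1)+n(F_2)\ge n(K_1)+n(K_2).\qedhere
\]
\end{proof}

What makes this argument work for $n$ is Lemma~\ref{lem:count}: with the boundary framing fixed, $n(F)$ is monotone in $b_1(F)$, so the surgery needs no information about how the class of $\partial E$ pairs under the form.

\section{Unboundedness}\label{sec:unbounded}

Theorem~\ref{thm:genus} with $g=0$ says that alternating knots have $\delta=0$. We need the converse, which is contained in a theorem of Greene \cite{Gr}: \emph{a link in a $\mathbb Z/2$-homology sphere with irreducible complement that bounds both a positive definite and a negative definite surface is a non-split alternating link in $S^3$.}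

\begin{proof}[Proof of Theorem~\ref{thm:unbounded}]
Let $K$ be a knot with $\delta(K)=0$. Then it has spanning surfaces $B,W$ with $n(B)=0$ and $p(W)=0$. If one of them is a disk, $K$ is the unknot, which is alternating. Otherwise, since their forms are nondegenerate, $B$ is positive definite and $W$ negative definite. Knot complements in $S^3$ are irreducible, so $K$ is alternating by Greene's theorem. As $\delta$ is a non-negative integer,
\begin{equation}\label{eq:nonalt}
K\text{ non-alternating}\quad\Longrightarrow\quad\delta(K)\ge1.
\end{equation}
If $K_1,\dots,K_m$ are non-alternating, Theorems~\ref{thm:genus} and~\ref{thm:additive} give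
\[
g_{\rm alt}(K_1\#\cdots\#K_m)\ \ge\ \delta(K_1\#\cdots\#K_m)=\sum_i\delta(K_i)\ \ge\ m.
\]

It remains to exhibit a non-alternating knot. By a theorem of Crowell and of Murasugi, if $K$ is alternating then every coefficient of its Alexander polynomial $\Delta_K$ between the extreme ones is nonzero. The polynomial
\[
\Delta_{T(3,4)}=\frac{(t^{12}-1)(t-1)}{(t^3-1)(t^4-1)}=\frac{t^8+t^4+1}{t^2+t+1}=t^6-t^5+t^3-t+1
\]
has zero $t^4$-coefficient, so $T(3,4)$ is non-alternating. Therefore $L=\#^{n+1}T(3,4)$ satisfies $g_{\rm alt}(L)\ge n+1>n$.
\end{proof}

\section{Exact values}\label{sec:exact}

To see that the bound is sharp we need an upper bound for sums.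

\begin{proposition}\label{prop:subadd}
$g_{\rm alt}(K_1\#K_2)\le g_{\rm alt}(K_1)+g_{\rm alt}(K_2)$ for all knots $K_1,K_2$.
\end{proposition}

\begin{proof}
The idea is to form the connected sum of the two Heegaard surfaces along edges of the diagrams, chosen so that alternation survives.

Orient $K_1,K_2$ and let $D_i$ be a cellular alternating diagram of $K_i$ on a Heegaard surface $\Sigma_i$ of genus $g_{\rm alt}(K_i)$. If some $D_i$ has no crossings, then $K_i$ is an unknot, as in the case $c=0$ of Section~\ref{sec:genus}, and the claim is trivial. Otherwise the edges met along $K_i$ run alternately from an over- to an under-passage and from an under- to an over-passage. Choose an edge $e_i$ of the first kind in each diagram, and place $K_i$ on $\Sigma_i$ away from the crossings.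

Remove from each $S^3$ a small ball meeting $\Sigma_i$ in a disk and $K_i$ in a subarc of $e_i$. Parametrize the boundary of this disk, the equator of the boundary sphere, by the unit circle, compatibly with the orientation of $\Sigma_i$ fixed in Section~\ref{sec:genus}, so that $K_i$ enters the ball at $(-1,0)$ and leaves it at $(1,0)$. Glue the two complements by a homeomorphism of the boundary spheres that is $(x,y)\mapsto(-x,y)$ on the equators and takes the hemisphere above $\Sigma_1$ to the one above $\Sigma_2$. It reverses orientation, so the result is $S^3$ with a knot near $\Sigma_1\#\Sigma_2$. It takes entry points to exit points and vice versa, so this knot is $K_1\#K_2$ with its orientation. On each side of $\Sigma_1\#\Sigma_2$ lies a boundary connected sum of two handlebodies, again a handlebody, so $\Sigma_1\#\Sigma_2$ is a Heegaard surface of genus $g_{\rm alt}(K_1)+g_{\rm alt}(K_2)$.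

Each of the two new edges starts on the first part of $e_1$ or $e_2$, at an over-passage, and ends on the last part of the other, at an under-passage. So the new diagram is alternating. The faces left and right of $e_i$ have different colors, hence are distinct disks. Each loses a half-disk along its boundary, and stays a disk. The gluing joins the face left of $e_1$ to the face left of $e_2$ along one arc, and does the same on the right. So all faces of the new diagram are disks, and it is cellular.
\end{proof}

The colors matter here: if one face lay on both sides of each $e_i$, the gluing would identify two disks along two arcs and create a face that is not a disk.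

\begin{lemma}\label{lem:braid}
The torus knot $T(3,4)$ is the closure of the positive $3$-braid $\sigma_1^3\sigma_2\sigma_1^3\sigma_2$. The corresponding diagram $D_0$ has $g_T(D_0)=1$.
\end{lemma}

\begin{proof}
Let $\theta=\sigma_1\sigma_2\sigma_1=\sigma_2\sigma_1\sigma_2$, so that $\sigma_1\theta=\theta\sigma_2$ and $\sigma_2\theta=\theta\sigma_1$, and $\theta^2=(\sigma_1\sigma_2)^3$ is central. Writing $\sim$ for conjugacy,
\begin{align*}
\sigma_1^3\sigma_2\sigma_1^3\sigma_2
&=\sigma_1^2\,\theta\,\sigma_1^2\sigma_2=\theta\,\sigma_2^2\sigma_1^2\sigma_2
\sim\sigma_2\,\theta\,\sigma_2^2\sigma_1^2=\theta\,\sigma_1\sigma_2^2\sigma_1^2\\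
&\sim\sigma_1\,\theta\,\sigma_1\sigma_2^2\sigma_1=\theta\,(\sigma_2\sigma_1\sigma_2)\sigma_2\sigma_1=\theta^2\sigma_2\sigma_1
\sim\theta^2\sigma_1\sigma_2=(\sigma_1\sigma_2)^4,
\end{align*}
whose closure is $T(3,4)$.

All crossings of $D_0$ are positive, so the smoothings along the braid direction are all of one type, $A$ or $B$, and the transverse (cup--cap) smoothings are all of the other type. The first state consists of $3$ circles, the closed strands. In the second, each block $\sigma_1^3$ produces two small circles between its consecutive crossings, four in all. What remains is the closed pattern with one cup--cap for each letter of $\sigma_1\sigma_2\sigma_1\sigma_2$. Let $k_j$ denote the strand at position $j\in\{1,2,3\}$ in gap $k$, where gap $0$ precedes the first letter and gaps $1,2,3$ follow the first three. The first letter joins $0_1$ to $0_2$, $1_1$ to $1_2$ and $0_3$ to $1_3$; the second joins $1_2$ to $1_3$, $2_2$ to $2_3$ and $1_1$ to $2_1$; the last two act in the same way from gap $2$ to $3$ and from gap $3$ to $0$. Following the curve from $0_1$ we get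
\[
0_1,\,0_2,\,0_3,\,1_3,\,1_2,\,1_1,\,2_1,\,2_2,\,2_3,\,3_3,\,3_2,\,3_1,\,0_1,
\]
which visits all twelve strands. So there is one further circle, and $5$ in total. Hence $g_T(D_0)=\frac12(2+8-3-5)=1$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:exact}]
Let $m'$ be the number of non-alternating $K_i$. These have $g_{\rm alt}(K_i)=1$ and the others have $g_{\rm alt}(K_i)=0$, so $g_{\rm alt}(K_1\#\cdots\#K_m)\le m'$ by Proposition~\ref{prop:subadd}. Conversely, by Theorems~\ref{thm:genus} and~\ref{thm:additive}, the non-negativity of $\delta$ and \eqref{eq:nonalt},
\[
g_{\rm alt}(K_1\#\cdots\#K_m)\ge\sum_i\delta(K_i)\ge m'.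
\]

By \eqref{eq:chain} and Lemma~\ref{lem:braid}, $g_{\rm alt}(T(3,4))\le g_T(T(3,4))\le1$, and $T(3,4)$ is non-alternating, so $g_{\rm alt}(\#^nT(3,4))=n$ for $n\ge1$. In a connected sum of diagrams the crossing numbers add, and one circle of each state of $D$ merges with one of the corresponding state of $D'$. So $s_A(D\#D')=s_A(D)+s_A(D')-1$, likewise for $s_B$, and $g_T(D\#D')=g_T(D)+g_T(D')$. Therefore
\[
n=g_{\rm alt}(\#^nT(3,4))\le g_T(\#^nT(3,4))\le g_T(\#^nD_0)=n
\]
for $n\ge1$. For $n=0$ the knot is the unknot, and both genera vanish.
\end{proof}

\section{Concordance classes and hyperbolic knots}\label{sec:conc}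

For $n\ge2$ the examples so far are composite. To get prime ones we bound $\delta$ from below by concordance invariants. We use the following results.
\begin{itemize}
\item \cite{OSS1}: $\upsilon=\Upsilon(1)$ is a smooth concordance invariant, additive under connected sum. For an $L$-space knot, such as a positive torus knot, write the symmetrized Alexander polynomial as $\sum_{i=0}^{r}(-1)^it^{\alpha_i}$ with $\alpha_0>\alpha_1>\dots>\alpha_r$. Then $\upsilon=\max_{0\le 2i\le r}(m_{2i}-\alpha_{2i})$, where $m_0=0$, $m_{2k+1}=m_{2k}-2(\alpha_{2k}-\alpha_{2k+1})+1$ and $m_{2k}=m_{2k-1}-1$.
\item \cite{OSS2}: for a smooth compact connected surface $F\subset B^4$, orientable or not, with $\partial F=K$ and relative normal Euler number $e(F)$, one has $|\upsilon(K)-\frac14e(F)|\le\frac12b_1(F)$. If $F$ is a spanning surface with interior pushed into $B^4$, then $e(F)=-f(F)$. (Sign check: for the right-handed trefoil and its M\"obius band, $\upsilon=-1$, $f=6$, $b_1=1$, and $|-1+\frac64|=\frac12$; the opposite sign would violate the inequality.)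
\item \cite{My}: every knot in $S^3$ is concordant to a hyperbolic knot.
\end{itemize}

\begin{lemma}\label{lem:sig}
$\sigma(T(3,4))=-6$ and $\upsilon(T(3,4))=-2$.
\end{lemma}

\begin{proof}
For $\sigma$ we apply \eqref{eq:GL} to a checkerboard surface of the diagram $D_0$ of Lemma~\ref{lem:braid}. In the closed braid, the region between strand positions $1$ and $2$ is divided by the six $\sigma_1$-crossings into six faces: four bigons inside the two blocks $\sigma_1^3$, and two triangles $R,R'$ between the blocks, each with a $\sigma_2$-crossing as its third corner. The face outside strand position $3$ is a bigon whose corners are the two $\sigma_2$-crossings. These seven faces form one color class. So the surface $F$ built from them consists of the two disks $R,R'$ joined by three bands: one through each block, with three half-twists, and one through the outer bigon, with two. View $D_0$ on $S^2$ and put the point at infinity into a face of the other color, so that $F$ is flat in the plane of projection except at the half-twists.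

Orient the strands along the braid. In the first two bands the strands are parallel; a positive crossing of parallel strands is a right-handed half-twist. In the third band, whose core crosses the braid direction, they are antiparallel, and a positive crossing is a left-handed half-twist. So the bands have $3,3,-2$ half-twists. Take as basis of $H_1(F)$ the loops $a$ and $b$ that go from $R$ to $R'$ through the first, respectively the second, band and return through the third. In the flat parts of $F$ one push-off of a loop lies above the surface and one below, so their crossings with another loop cancel. Each half-twist of a band traversed by two loops in the same direction contributes $+1$ to the form if it is right-handed and $-1$ if it is left-handed. Hence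
\[
G_F=\begin{pmatrix}3-2&-2\\-2&3-2\end{pmatrix}=\begin{pmatrix}1&-2\\-2&1\end{pmatrix},
\]
with determinant $-3$ (in accordance with $|\Delta_{T(3,4)}(-1)|=3$) and signature $0$.

To find $f(F)$, count signed crossings of $K$ with $K^F$ and halve. Crossings occur only at the half-twists. There the two strands of $K$ and the two strands of $K^F$ all cross once pairwise, which gives four crossings of $K$ with $K^F$. If the strands of $K$ are parallel, all four have the sign of the crossing of $K$; if they are antiparallel, the four signs cancel. So $f(F)=\frac12\cdot4\cdot6=12$ and $\sigma(T(3,4))=0-\frac12\cdot12=-6$.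

For $\upsilon$, the symmetrized Alexander polynomial is $t^3-t^2+1-t^{-2}+t^{-3}$, so $(\alpha_0,\dots,\alpha_4)=(3,2,0,-2,-3)$ and
\[
m_0=0,\quad m_1=-1,\quad m_2=-2,\quad m_3=-2-4+1=-5,\quad m_4=-6.
\]
Hence $\upsilon=\max(0-3,\,-2-0,\,-6+3)=-2$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:upsilon}]
The first inequality is part of Theorem~\ref{thm:genus}. For a spanning surface $F$ of $K$, \cite{OSS2} gives
\[
-\tfrac12b_1(F)\le\upsilon(K)+\tfrac14f(F)\le\tfrac12b_1(F).
\]
Using the right-hand inequality for $n(F)$ and the left-hand one for $p(F)$, Lemma~\ref{lem:count} yields
\begin{align*}
n(F)&=\tfrac12b_1(F)-\tfrac14f(F)-\tfrac12\sigma(K)\ \ge\ \upsilon(K)-\tfrac12\sigma(K),\\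
p(F)&=\tfrac12b_1(F)+\tfrac14f(F)+\tfrac12\sigma(K)\ \ge\ \tfrac12\sigma(K)-\upsilon(K).
\end{align*}
Minimizing over $F$ bounds $n(K)$ and $p(K)$ below by the two right-hand sides, which are negatives of each other. Both $n(K)$ and $p(K)$ are also non-negative, so $\delta(K)\ge|\upsilon(K)-\frac12\sigma(K)|$.

Both $\upsilon$ and $\sigma$ are additive smooth concordance invariants. By Lemma~\ref{lem:sig}, $\upsilon-\frac12\sigma$ equals $1$ on $T(3,4)$, hence $m$ on $\#^mT(3,4)$ and on every knot concordant to it. So all members of the concordance class of $\#^mT(3,4)$ have $g_{\rm alt}\ge m$; taking $m=n$ gives the claim on concordance classes. By \cite{My} each of these classes contains a hyperbolic knot. Letting $m$ run over all integers $m\ge n$ we obtain infinitely many hyperbolic knots with $g_{\rm alt}\ge n$, distinguished by the value $m$ of $\upsilon-\frac12\sigma$.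
\end{proof}

\begin{remark}
For $T(3,4)$ everything can be seen at once. The surface $F$ of Lemma~\ref{lem:sig} has $n(F)=1$. Seifert's algorithm applied to $D_0$ gives an orientable surface made of three disks and eight bands, with $b_1=6$ and $f=0$; its form has signature $\sigma=-6$, so it is negative definite and has $p=0$. Since $n(T(3,4))\ge\upsilon-\frac12\sigma=1$, these two surfaces are optimal: $n=1$, $p=0$ and $\delta=1$.
\end{remark}

\begin{remark}
Section~\ref{sec:conc} reproves the unboundedness of $g_{\rm alt}$ without Greene's theorem, at the price of knot Floer homology. Conversely, Theorem~\ref{thm:unbounded} depends, beyond Sections~\ref{sec:GL}--\ref{sec:unbounded}, only on the theorems of Gordon--Litherland, Greene, and Crowell and Murasugi. By Theorem~\ref{thm:exact} its bound is sharp for every $m$. We do not claim that $g_{\rm alt}=\delta$ in general.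
\end{remark}

\begin{thebibliography}{9}

\bibitem{GL}
Gordon and Litherland,
\emph{On the signature of a link},
Invent. Math. \textbf{47} (1978).

\bibitem{Gr}
Greene,
\emph{Alternating links and definite surfaces},
Duke Math. J. \textbf{166} (2017).

\bibitem{My}
Myers,
\emph{Homology cobordisms, link concordances, and hyperbolic $3$-manifolds},
Trans. AMS \textbf{278} (1983).

\bibitem{OSS1}
Ozsv\'ath, Stipsicz and Szab\'o,
\emph{Concordance homomorphisms from knot Floer homology},
Adv. Math. \textbf{315} (2017).

\bibitem{OSS2}
Ozsv\'ath, Stipsicz and Szab\'o,
\emph{Unoriented knot Floer homology and the unoriented four-ball genus},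
IMRN (2017).

\end{thebibliography}

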